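# A one-dimensional $\mathrm{Ext}$ between Banach spaces

## 1. Operators on $c_0$ that do not extend to $\ell_\infty$

Scalars are $\mathbb K=\mathbb R$ or $\mathbb C$, "operator" means continuous linear map, $L(E,D)$ is the space of operators $E\to D$, and $L(E)=L(E,E)$. Look at $c_0\subset\ell_\infty$, sequences indexed by $\omega=\{0,1,2,\dots\}$. Some operators $\tau\in L(c_0)$ extend to operators $\ell_\infty\to c_0$; these form a subspace $\mathcal E\subset L(c_0)$. How large is $L(c_0)/\mathcal E$?

For $M\subset\omega$ write $1_M$ for the operator "multiply by the indicator of $M$". If $M$ is finite, $1_M$ clearly extends. Let $M$ be infinite, and suppose $Q:\ell_\infty\to c_0$ satisfies $Qx=1_Mx$ for $x\in c_0$. Let $\ell_\infty(M)$ be the bounded sequences supported on $M$, and define $R:\ell_\infty(M)\to\ell_\infty(M)$ by $Rx=x-1_MQx$. Then $R$ vanishes on every $x\in c_0$ supported on $M$. Conversely, $Rx=0$ forces $x=1_MQx\in c_0$.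

Identify $M$ with the countable set of finite $0$–$1$ words. For each infinite $0$–$1$ sequence $t$ let $M_t\subset M$ be the set of its finite initial segments. There are uncountably many $M_t$; each is infinite, and two different ones meet in a finite set. Let $x_t$ be the indicator of $M_t$. Since $x_t\notin c_0$, some coordinate of $Rx_t$ is nonzero. There are countably many pairs $(n,m)$ with $n\in M$, $m\ge1$, so some pair satisfies $|(Rx_t)(n)|\ge 1/m$ for uncountably many $t$. Choose $s$ of these, $t_1,\dots,t_s$, and scalars $\theta_i$ with $|\theta_i|=1$ and $\theta_i(Rx_{t_i})(n)=|(Rx_{t_i})(n)|$. Outside a finite set the $M_{t_i}$ are disjoint, so there is a finitely supported $z$ with $\|\sum_i\theta_ix_{t_i}-z\|_\infty\le1$. Since $Rz=0$,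
$$\frac sm\le\Big|R\Big(\sum_i\theta_ix_{t_i}-z\Big)(n)\Big|\le\|R\| ,$$
which is false for large $s$. So $1_M$ extends if and only if $M$ is finite.

Now let $M_1,M_2,\dots$ be disjoint infinite subsets of $\omega$. If $\sum_{n\le s}a_n1_{M_n}$ had an extension $Q:\ell_\infty\to c_0$ with some $a_l\neq0$, then $a_l^{-1}1_{M_l}Q$ would extend $1_{M_l}$. This is impossible, so the operators $1_{M_n}$ are linearly independent modulo $\mathcal E$, and $L(c_0)/\mathcal E$ is infinite-dimensional.

The quotient became infinite-dimensional as soon as it was nonzero, because $c_0$ splits into infinitely many pieces, each of which causes the same trouble. Can one arrange an extension problem between Banach spaces in which the space of obstructions is nonzero but finite-dimensional? To make this precise we need the space in which obstructions live.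

## 2. Twisted sums and the space $\mathrm{Ext}_{\mathbf B}(A,B)$

**Definition.** Let $A,B$ be Banach spaces. A *twisted sum* of $B$ and $A$ is an exact sequence of operators
$$0\to B\xrightarrow{\,i\,}Z\xrightarrow{\,\sigma\,}A\to0,\qquad Z\text{ a Banach space},$$
so $i$ is injective, $iB=\ker\sigma$ and $\sigma$ is onto. Two such sequences, with middle spaces $Z$ and $Z'$, are *equivalent* if there is an operator $u:Z\to Z'$ with $ui=i'$ and $\sigma'u=\sigma$. $\mathrm{Ext}_{\mathbf B}(A,B)$ is the set of equivalence classes.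

By the open mapping theorem, $i$ is an isomorphism onto a closed subspace and $\sigma$ is open. The operator $u$ above is automatically bijective: if $uz=0$ then $\sigma z=0$, so $z=ib$, $i'b=0$, $z=0$; and for $z'\in Z'$ choose $z$ with $\sigma z=\sigma'z'$, so that $z'-uz\in i'B=uiB$. Hence $u$ is an isomorphism, and equivalent sequences have isomorphic middle spaces.

A twisted sum is *trivial*, or *splits*, if it is equivalent to $0\to B\to B\oplus A\to A\to0$. This happens if and only if there is a section $s:A\to Z$ with $\sigma s=1_A$, and if and only if there is a retraction $r:Z\to B$ with $ri=1_B$. The equivalences are $(b,a)\mapsto ib+sa$ and $z\mapsto(rz,\sigma z)$; conversely, $B\oplus A$ has both a section and a retraction. For example, the argument of Section 1 with $M=\omega$ says that $0\to c_0\to\ell_\infty\to\ell_\infty/c_0\to0$ is nontrivial.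

**Definition (linear structure).** The *Baer sum* of the classes of $0\to B\xrightarrow{i}Z\xrightarrow{\sigma}A\to0$ and $0\to B\xrightarrow{i'}Z'\xrightarrow{\sigma'}A\to0$ has middle space
$$\{(z,z')\in Z\oplus Z':\sigma z=\sigma'z'\}\big/\{(ib,-i'b):b\in B\},$$
with $b\mapsto[(ib,0)]$ and $[(z,z')]\mapsto\sigma z$. The multiple by $\mu\in\mathbb K$ has middle space $\{(z,a)\in Z\oplus A:\sigma z=\mu a\}$, with $b\mapsto(ib,0)$ and $(z,a)\mapsto a$. For $\mu\ne0$ the coordinate $z$ identifies it with
$$0\to B\xrightarrow{\,i\,}Z\xrightarrow{\,\mu^{-1}\sigma\,}A\to0 .\tag{1}$$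

It is textbook material that these operations are well defined and make $\mathrm{Ext}_{\mathbf B}(A,B)$ a vector space whose zero is the class of trivial sequences. If $Z$ and the sequences are allowed to be quasi-Banach (complete for a quasi-norm, where $\|x+y\|\le C(\|x\|+\|y\|)$; for instance $L_p$ with $0<p<1$), one obtains $\mathrm{Ext}(A,B)$ in the same way.

**Simplest cases.** If $\dim B<\infty$, Hahn–Banach extends the coordinates of $i^{-1}:iB\to B$ to $Z$; this gives a retraction, so $\mathrm{Ext}_{\mathbf B}(A,B)=0$. If $\dim A<\infty$, lift a basis through $\sigma$ to get a section. If $A=\ell_1(\Gamma)$, lift the unit vectors to a bounded family, again giving a section. In all these cases the dimension is $0$.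

In the quasi-Banach world it is known that for $0<p<1$ and a finite-dimensional subspace $F$ of $L_p$, $\mathrm{Ext}(L_p/F,\mathbb K)$ has the same dimension as $F$. So finite nonzero dimensions occur there. The first idea would be to imitate this. What makes it work is that a nonzero functional on $F$ cannot extend to $L_p$, since $L_p^*=0$. This is exactly what fails for Banach spaces: Hahn–Banach extends every functional, and $\mathrm{Ext}_{\mathbf B}(A,\mathbb K)=0$ for every Banach space $A$. The problem is therefore to decide whether there are Banach spaces $A,B$ with $0<\dim\mathrm{Ext}_{\mathbf B}(A,B)<\infty$. The answer, in ZFC and for both scalar fields, is yes, and the dimension can be $1$.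

**Theorem 1.** There are Banach spaces $A,B$ over $\mathbb K$ with $\mathrm{Ext}_{\mathbf B}(A,B)\cong\mathbb K$.

**Theorem 2.** The spaces $A,B$ of Theorem 1 can be chosen with the following additional properties.

1. $\dim\mathrm{Ext}_{\mathbf B}(A^n,B^m)=nm$ for all $n,m\ge1$. So every $d\in\{0,1,2,\dots\}$ is the dimension of some $\mathrm{Ext}_{\mathbf B}$.
2. $A$ and $B$ have density character at most the continuum, and $A^*,B^*$ are injective.
3. Every twisted sum $0\to B\to Z\to A\to0$ with $Z$ Banach is either trivial or has $Z\cong P$, where $P$ is a fixed space $\ell_1(J;L_1)$. Moreover $P\not\cong A\oplus B$.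
4. $L(A)=\mathbb K\,1_A\oplus\mathcal G$, where $\mathcal G$ is the two-sided ideal of operators on $A$ that factor through a space $\ell_1(\Gamma;L_1)$.
5. (Necessary condition, any $A,B$.) If $0<\dim\mathrm{Ext}_{\mathbf B}(A,B)<\infty$, then $A\not\cong A\oplus A$ and $B\not\cong B\oplus B$.

Here the *density character* of a space is the least cardinality of a dense subset (it is the continuum for $\ell_\infty$: the indicators of subsets of $\omega$ are at mutual distance $1$, and $|\ell_\infty|=\mathfrak c$). A Banach space is *injective* if operators into it extend from subspaces to superspaces. Thus $\ell_\infty(\Gamma)$ is injective by Hahn–Banach in each coordinate, and $c_0$ is not, by Section 1. An injective subspace of a Banach space is complemented (extend its identity), and complemented subspaces of injective spaces are injective.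

## 3. Push-outs, pull-backs, and spaces isomorphic to their squares

Let $0\to K\xrightarrow{j}M\xrightarrow{\pi}E\to0$ be exact. There are two ways to make new twisted sums out of it.

The *push-out* along $\tau\in L(K,D)$ is $0\to D\to\mathrm{PO}_\tau\to E\to0$, where
$$\mathrm{PO}_\tau=(D\oplus M)/\{(\tau k,-jk):k\in K\},\qquad d\mapsto[(d,0)],\qquad [(d,m)]\mapsto\pi m .$$
The subspace divided out is closed because $j$ is an isomorphism onto its image. Exactness: $(d,0)=(\tau k,-jk)$ forces $k=0$, $d=0$; and if $\pi m=0$, then $m=jk$ and $[(d,m)]=[(d+\tau k,0)]$.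

The *pull-back* along $T\in L(F,E)$ is $0\to K\to\mathrm{PB}_T\to F\to0$, where
$$\mathrm{PB}_T=\{(m,f)\in M\oplus F:\pi m=Tf\},\qquad k\mapsto(jk,0),\qquad (m,f)\mapsto f .$$
The last map is onto because $\pi$ is, and its kernel consists of the $(m,0)$ with $\pi m=0$, that is, $m\in jK$. For instance, the multiple by $\mu$ in Section 2 is the pull-back along $\mu1_A$.

**Lemma 1.** Let $0\to K\xrightarrow{j}M\xrightarrow{\pi}E\to0$ be an exact sequence of Banach spaces.

(a) $\mathrm{PO}_\tau$ splits if and only if $\tau\in L(K,D)$ extends to an operator $M\to D$. In particular, if $\mathrm{Ext}_{\mathbf B}(E,D)=0$, every operator $K\to D$ extends to $M$. The map $\tau\mapsto[\mathrm{PO}_\tau]$ is linear, so $L(K,D)$ modulo the extendable operators embeds linearly into $\mathrm{Ext}_{\mathbf B}(E,D)$.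

(b) If $\mathrm{Ext}_{\mathbf B}(F,M)=0$, then $T\mapsto[\mathrm{PB}_T]$ induces an isomorphism of vector spaces $L(F,E)/\pi L(F,M)\cong\mathrm{Ext}_{\mathbf B}(F,K)$.

This is part of the standard long exact sequence (see Cabello Sánchez–Castillo, *Homological Methods in Banach Space Theory*, CUP 2023). Here is the proof.

*Proof of (a).* If $r:\mathrm{PO}_\tau\to D$ is a retraction, then $\hat\tau m=r[(0,m)]$ satisfies $\hat\tau jk=r[(0,jk)]=r[(\tau k,0)]=\tau k$. Conversely, if $\hat\tau$ extends $\tau$, then $[(d,m)]\mapsto d+\hat\tau m$ is well defined and is a retraction. For additivity, the map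
$$\mathrm{PO}_{\tau+\tau'}\ni[(d,m)]\mapsto\big[\,[(d,m)],[(0,m)]\,\big]$$
goes into the Baer sum of $\mathrm{PO}_\tau$ and $\mathrm{PO}_{\tau'}$. It is well defined because $((\tau+\tau')k,-jk)$ is sent to the class of $([(\tau'k,0)],[(-\tau'k,0)])$, which is $0$. It respects the maps from $D$ and to $E$, so it is an equivalence. For $\mu\neq0$, by (1), $\mu[\mathrm{PO}_\tau]$ is $\mathrm{PO}_\tau$ with quotient map $[(d,m)]\mapsto\mu^{-1}\pi m$, and $[(d,m)]\mapsto[(d,\mu^{-1}m)]$ is an equivalence from it to $\mathrm{PO}_{\mu\tau}$; it is well defined because $(\tau k,-\mu^{-1}jk)=(\mu\tau k',-jk')$ with $k'=\mu^{-1}k$.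

*Proof of (b).* *Linearity.* The map $[((m,f),(m',f))]\mapsto(m+m',f)$ from the Baer sum of $\mathrm{PB}_T$ and $\mathrm{PB}_{T'}$ to $\mathrm{PB}_{T+T'}$ is well defined, since $((jk,0),(-jk,0))\mapsto0$, and is an equivalence. The pull-back of $\mathrm{PB}_T$ along $\mu1_F$ is $\{((m,f'),f):\pi m=Tf',\ f'=\mu f\}$, which is $\mathrm{PB}_{\mu T}$.

*Kernel.* A section of $\mathrm{PB}_T\to F$ has the form $f\mapsto(\tilde Tf,f)$ with $\pi\tilde T=T$, and every lift $\tilde T\in L(F,M)$ of $T$ gives one. So the kernel is $\pi L(F,M)$.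

*Onto.* Given $0\to K\xrightarrow{i}Z\xrightarrow{\sigma}F\to0$, apply (a) to this sequence and the operator $j:K\to M$. As $\mathrm{Ext}_{\mathbf B}(F,M)=0$, there is $u:Z\to M$ with $ui=j$. Then $\pi u$ vanishes on $iK=\ker\sigma$, so $\pi u=T\sigma$ with $T\in L(F,E)$ because $\sigma$ is open. The map $z\mapsto(uz,\sigma z)$ is an equivalence with $\mathrm{PB}_T$, since $ik\mapsto(jk,0)$. $\square$

By (a), the computation of Section 1 says that $\mathrm{Ext}_{\mathbf B}(\ell_\infty/c_0,c_0)$ is infinite-dimensional. Next we show that any space isomorphic to its square causes the same trouble.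

**Lemma 2.** $\mathrm{Ext}_{\mathbf B}(A_1\oplus A_2,B)\cong\mathrm{Ext}_{\mathbf B}(A_1,B)\oplus\mathrm{Ext}_{\mathbf B}(A_2,B)$ and $\mathrm{Ext}_{\mathbf B}(A,B_1\oplus B_2)\cong\mathrm{Ext}_{\mathbf B}(A,B_1)\oplus\mathrm{Ext}_{\mathbf B}(A,B_2)$. Moreover $\dim\mathrm{Ext}_{\mathbf B}(A,B)$ depends only on the isomorphism classes of $A$ and $B$.

*Proof.* *Linearity of pulling back and pushing out in the sequence.* Both constructions send equivalent sequences to equivalent ones. Fix $u\in L(A',A)$. The map $[((z,a'),(z',a'))]\mapsto([(z,z')],a')$ from the Baer sum of the pull-backs of $Z$ and $Z'$ to the pull-back of their Baer sum is an equivalence, and scalars are respected because $u\circ\mu1_{A'}=\mu1_A\circ u$ and successive pull-backs are pull-backs along composites. For push-outs along $\tau\in L(B,B')$, the map $[(b',[(z,z')])]\mapsto[[(b',z)],[(0,z')]]$ from the push-out of the Baer sum to the Baer sum of the push-outs is well defined: $(ib,-i'b)$ goes to the class of $([(\tau b,0)],[(-\tau b,0)])=0$, and $(\tau b,-[(ib,0)])$ goes to $[[(\tau b,-ib)],0]=0$.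 It is an equivalence. Nonzero scalars only change $\sigma$ to $\mu^{-1}\sigma$, which the push-out carries along; the scalar $0$ is covered by additivity. If $u$ (or $\tau$) is an isomorphism, pulling back along $u^{-1}$ (pushing out along $\tau^{-1}$) is the inverse map; this gives the last claim.

*First variable.* Pull back along the inclusions $A_l\to A_1\oplus A_2$, $l=1,2$. *Injective:* if $0\to B\to Z\xrightarrow{\sigma}A_1\oplus A_2\to0$ has sections $s_1,s_2$ over the two summands, then $(a_1,a_2)\mapsto s_1a_1+s_2a_2$ is a section. *Onto:* given $0\to B\xrightarrow{i_l}Z_l\xrightarrow{\sigma_l}A_l\to0$, put $Z=(Z_1\oplus Z_2)/\{(i_1b,-i_2b)\}$ with $b\mapsto[(i_1b,0)]$ and $[(z_1,z_2)]\mapsto(\sigma_1z_1,\sigma_2z_2)$. This is exact: $(i_1b,0)=(i_1b',-i_2b')$ forces $b'=0=b$, and an element of the kernel is $[(i_1b_1,i_2b_2)]=[(i_1(b_1+b_2),0)]$. Then $z_1\mapsto([(z_1,0)],\sigma_1z_1)$ and $z_2\mapsto([(0,z_2)],\sigma_2z_2)$ are equivalences of the given sequences with the pull-backs of $Z$; note that $[(0,i_2b)]=[(i_1b,0)]$.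

*Second variable.* Push out along the projections $\pi_l:B_1\oplus B_2\to B_l$. *Injective:* if both push-outs split, then by Lemma 1(a) each $\pi_l$ extends to some $\hat\pi_l:Z\to B_l$, and $(\hat\pi_1,\hat\pi_2)$ is a retraction onto $B_1\oplus B_2$. *Onto:* given $0\to B_l\xrightarrow{i_l}Z_l\xrightarrow{\sigma_l}A\to0$, put $Z=\{(z_1,z_2):\sigma_1z_1=\sigma_2z_2\}$ with $(b_1,b_2)\mapsto(i_1b_1,i_2b_2)$ and $(z_1,z_2)\mapsto\sigma_1z_1$. The map $[(b,(z_1,z_2))]\mapsto i_lb+z_l$ is an equivalence of the push-out along $\pi_l$ with the $l$-th given sequence. $\square$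

**Proof of Theorem 2, item 5.** If $A\cong A\oplus A$, then $d=\dim\mathrm{Ext}_{\mathbf B}(A,B)$ satisfies $d=2d$ by Lemma 2, so $d$ is $0$ or infinite. The same argument applies to $B$. $\blacksquare$

So $A$ and $B$ must be indecomposable in this weak sense, and most familiar spaces are excluded. Lemma 1(b) suggests where to look. If $0\to B\to P\xrightarrow{p}A\to0$ is exact and $\mathrm{Ext}_{\mathbf B}(A,P)=0$, then $\mathrm{Ext}_{\mathbf B}(A,B)\cong L(A)/pL(A,P)$, and we want every operator on $A$ to be a scalar plus an operator that lifts through $p$. We first find spaces $P$ for which $\mathrm{Ext}_{\mathbf B}(A,P)=0$ is automatic.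

## 4. Injective duals and twisted sums of $\ell_1(\Gamma;L_1)$

From now on $\Omega=\{0,1\}^\omega=\mathbb Z_2^\omega$ with Haar probability $\lambda$, and $Y=L_1(\Omega)$. We identify $Y^*=L_\infty(\Omega)$ by the bilinear pairing $\int\varphi f$; for $T\in L(Y)$ the adjoint $T^*:L_\infty\to L_\infty$ satisfies $\int(T^*\varphi)f=\int\varphi\,Tf$. The $\ell_1$-sum of copies of $Y$ indexed by $\Gamma$ is $\ell_1(\Gamma;Y)$, with coordinate embeddings $\iota_\gamma$. $J_E:E\to E^{**}$ is the canonical map. Fix a nonprincipal ultrafilter $\mathcal U$ on $\omega$: a family of infinite sets, closed under supersets and finite intersections, that contains exactly one of $F$, $\omega\setminus F$ for every $F$. Every bounded scalar sequence has a limit along $\mathcal U$, and any finite partition of $\omega$ has exactly one class in $\mathcal U$. For example, $\lim_{k\to\mathcal U}(-1)^k$ is $1$ if the even numbers belong to $\mathcal U$, and $-1$ otherwise.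

**Lemma 3.** (a) $\ell_1(\Gamma;Y)^*=\ell_\infty(\Gamma;L_\infty(\Omega))$ is injective. (b) For $D=\ell_1(\Gamma;Y)$ there is an operator $\Pi:D^{**}\to D$ with $\Pi J_D=1_D$. (c) If $E^*$ is injective and $D=\ell_1(\Gamma;Y)$, then $\mathrm{Ext}_{\mathbf B}(E,D)=0$.

*Proof.* (a) We extend operators into $L_\infty(\Omega)$ without increasing the norm; doing this in every coordinate then handles $\ell_\infty(\Gamma;L_\infty(\Omega))$. Let $G\subset H$ and $T:G\to L_\infty(\Omega)$. Let $E_n$ be the conditional expectation onto functions of the first $n$ coordinates; its range in $L_\infty$ is isometric to $\ell_\infty^{2^n}$. By Hahn–Banach in each of the $2^n$ coordinates, $E_nT$ extends to $T_n:H\to L_\infty(\Omega)$ with $\|T_n\|\le\|T\|$. For $h\in H$ let $\hat Th$ be the weak\* limit of $T_nh$ along $\mathcal U$, which exists by weak\* compactness of balls. Then $\hat T$ is linear with $\|\hat T\|\le\|T\|$. For $g\in G$ and $f\in L_1$ we have $\int(E_nTg)f=\int(Tg)E_nf\to\int(Tg)f$, since $E_nf\to f$ in $L_1$. So $\hat Tg=Tg$.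

(b) Let $V_0=c_0(\Gamma;C(\Omega))$, so $V_0^*=\ell_1(\Gamma;M(\Omega))$ with $M(\Omega)$ the space of measures. The inclusion $e:D\to V_0^*$, $f\mapsto f\lambda$ in each coordinate, has a left inverse $\pi:V_0^*\to D$: take the density of the absolutely continuous part in each coordinate (Lebesgue decomposition). Put $\Pi=\pi(J_{V_0})^*e^{**}$. Since $e^{**}J_D=J_{V_0^*}e$ and $(J_{V_0})^*J_{V_0^*}=1$, we get $\Pi J_D=\pi e=1_D$.

(c) Let $0\to D\xrightarrow{i}Z\xrightarrow{\pi}E\to0$ be exact. The adjoint $i^*:Z^*\to D^*$ is onto by Hahn–Banach, and its kernel $\pi^*E^*\cong E^*$ is injective, hence complemented in $Z^*$. Inverting $i^*$ on a complement gives $s:D^*\to Z^*$ with $i^*s=1$. Put $\varrho=\Pi s^*J_Z:Z\to D$. Using $J_Zi=i^{**}J_D$,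
$$\varrho i=\Pi s^*i^{**}J_D=\Pi(i^*s)^*J_D=\Pi J_D=1_D ,$$
so $\varrho$ is a retraction and the sequence splits. $\square$

## 5. From a right ideal of $L(L_1)$ to $\mathrm{Ext}_{\mathbf B}$

The quotient $L(A)/pL(A,P)$ is hard to control directly. We now build $A$ and $B$ from a set $\mathcal R$ of operators on $Y=L_1$, so that this quotient can be computed inside $L(Y)$.

For $h\in Y$ write $\mathbf 1\otimes h$ for the operator $f\mapsto(\int f)h$; its norm is $\|h\|$. Let $\mathcal R\subset L(Y)$ be a linear subspace that contains all these operators: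
$$\mathbf 1\otimes h\in\mathcal R\quad\text{for all }h\in Y.\tag{R1}$$
Let $\mathcal R_1$ be the unit ball of $\mathcal R$, $X=\ell_1(\mathcal R_1;Y)$, and
$$q:X\to Y,\qquad q\big((y_\rho)_\rho\big)=\sum_{\rho\in\mathcal R_1}\rho\,y_\rho .$$
Then $\|q\|\le1$, and $q$ is onto: for $\|h\|=1$, $h=q(\iota_{\mathbf 1\otimes h}\mathbf 1)$. The second requirement is
$$q\,L(Y,X)=\mathcal R.\tag{R2}$$
The inclusion $\supseteq$ is free: for $0\ne\rho\in\mathcal R$, $\rho=q\circ(\|\rho\|\,\iota_{\rho/\|\rho\|})$. Note that (R2) makes $\mathcal R$ a *right ideal*: $qU\cdot T=q(UT)$.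

**Definition.** The *idealizer* of $\mathcal R$ is $\mathcal I=\{S\in L(Y):S\mathcal R\subset\mathcal R\}$.

For a right ideal, $\mathcal R\subset\mathcal I$. A finite-dimensional example: in the algebra of $2\times2$ matrices, the matrices with zero second row form a right ideal. Its idealizer is the algebra of upper triangular matrices ($S$ must map the first unit vector to a multiple of itself), and the quotient is $\mathbb K$, via the lower right entry.

Given $\mathcal R$ with (R1) and (R2), let $A=\ker q$. Let $J$ be the unit ball of $L(Y,A)$, $P=\ell_1(J;Y)$, $p((y_T)_T)=\sum_TTy_T$, and $B=\ker p$. The map $p:P\to A$ is onto because $J$ contains the operators $f\mapsto(\int f)a$ with $\|a\|\le1$. So we have two exact sequences: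
$$0\to A\to X\xrightarrow{q}Y\to0,\qquad 0\to B\to P\xrightarrow{p}A\to0.\tag{2}$$

**Proposition 4.** With these definitions, $A^*$ is injective, every operator $A\to\ell_1(\Gamma;Y)$ extends to $X$, and
$$\mathrm{Ext}_{\mathbf B}(A,B)\cong L(A)/pL(A,P)\cong\mathcal I/\mathcal R .$$
Moreover $pL(A,P)=\mathcal G_0:=\{T\in L(A):T=\hat T|_A\text{ for some }\hat T\in L(X,A)\}$, and the second isomorphism sends the class of $1_A$ to $1_Y+\mathcal R$.

*Proof.*

**Step 1. To get $\mathrm{Ext}_{\mathbf B}(A,B)\cong L(A)/pL(A,P)$.** Both $Y^*$ and $X^*$ are injective by Lemma 3(a). The dual sequence $0\to Y^*\to X^*\to A^*\to0$ splits because $Y^*$ is injective. So $A^*$ is isomorphic to a complemented subspace of $X^*$ and is injective. By Lemma 3(c), $\mathrm{Ext}_{\mathbf B}(A,P)=0$ and $\mathrm{Ext}_{\mathbf B}(Y,\ell_1(\Gamma;Y))=0$ for all $\Gamma$. The second equality and Lemma 1(a), applied to the first sequence in (2), show that every operator $A\to\ell_1(\Gamma;Y)$ extends to $X$. The first equality and Lemma 1(b), applied to the second sequence with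 $F=A$, give the claim.

**Step 2. To lift operators through $p$.** Every $V\in L(\ell_1(\Gamma;Y),A)$ has the form $p\tilde V$ with $\tilde V\in L(\ell_1(\Gamma;Y),P)$. This is clear for $V=0$. Otherwise put
$$\tilde V\big((y_\gamma)\big)=\|V\|\sum_\gamma\iota_{V\iota_\gamma/\|V\|}\,y_\gamma ,$$
which makes sense because $V\iota_\gamma/\|V\|\in J$; then $\|\tilde V\|\le\|V\|$ and $p\tilde V((y_\gamma))=\sum_\gamma V\iota_\gamma y_\gamma=V((y_\gamma))$.

**Step 3. To describe $pL(A,P)$ without mentioning $P$.** If $T=pW$ with $W\in L(A,P)$, extend $W$ to $\hat W:X\to P$ by Step 1; then $T=(p\hat W)|_A\in\mathcal G_0$. Conversely, if $T=\hat T|_A$ with $\hat T\in L(X,A)$, write $\hat T=pV$ by Step 2, using $X=\ell_1(\mathcal R_1;Y)$; then $T=p(V|_A)$. So $pL(A,P)=\mathcal G_0$.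

**Step 4. To transfer operators from $A$ to $Y$.** Let $T\in L(A)$. Regard $T$ as a map into $X=\ell_1(\mathcal R_1;Y)$ and extend it to $\hat T\in L(X)$, by Step 1. Since $\hat T(A)\subset A=\ker q$, the operator $q\hat T$ vanishes on $\ker q$, so there is a unique $S\in L(Y)$ with $Sq=q\hat T$. Put $\Phi(T)=S+\mathcal R$.

* *$S\in\mathcal I$.* For $\rho\in\mathcal R$ write $\rho=qU$ with $U\in L(Y,X)$, by (R2). Then $S\rho=q\hat TU\in qL(Y,X)=\mathcal R$.
* *$\Phi$ is well defined.* Two extensions of $T$ differ by an operator vanishing on $A$, that is, by $Vq$ with $V\in L(Y,X)$. This changes $S$ by $qV\in\mathcal R$. Linearity is then clear, since $\hat T$ may be chosen additively for two given operators and their sum, and similarly for multiples.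
* *$\Phi$ maps onto $\mathcal I/\mathcal R$.* Let $0\neq S\in\mathcal I$. For $\rho\in\mathcal R_1$ we have $S\rho\in\mathcal R$ and $\|S\rho\|\le\|S\|$, so $S\rho/\|S\|\in\mathcal R_1$. Define $\hat T((y_\rho)_\rho)=\|S\|\sum_\rho\iota_{S\rho/\|S\|}\,y_\rho$, an operator on $X$ with $q\hat T=Sq$. Hence $\hat T(A)\subset A$ and $\Phi(\hat T|_A)=S+\mathcal R$.
* *The kernel of $\Phi$ is $\mathcal G_0$.* If $S\in\mathcal R$, write $S=qV$ with $V\in L(Y,X)$. The operator $\hat T-Vq$ also extends $T$, and $q(\hat T-Vq)=Sq-qVq=0$. So it maps $X$ into $A$, and $T\in\mathcal G_0$. Conversely, if $T\in\mathcal G_0$, choose $\hat T\in L(X,A)$; then $Sq=q\hat T=0$ and $S=0$.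

Thus $L(A)/\mathcal G_0\cong\mathcal I/\mathcal R$. For $T=1_A$ take $\hat T=1_X$; then $S=1_Y$. $\square$

We need a right ideal $\mathcal R$ of $L(L_1)$ with (R1), (R2), and $\mathcal I/\mathcal R\cong\mathbb K$.

## 6. Two-sided ideals, a single functional, the uniform norm, the ordinary limit

Four natural candidates fail, each at a definite place.

**Two-sided ideals.** If $\mathcal R$ is a two-sided ideal, then $\mathcal I=L(Y)$. Splitting $\Omega$ into $n=2^m$ cylinders shows that $Y$ is isomorphic to $Y^n$, so $L(Y)\cong M_n(L(Y))$ contains $M_n(\mathbb K)$ as a unital subalgebra. If $1_Y\notin\mathcal R$, then $\mathcal R\cap M_n(\mathbb K)$ is a proper two-sided ideal of a simple algebra, hence $0$, and $\dim L(Y)/\mathcal R\ge n^2$ for every $n=2^m$. So the quotient is zero or infinite-dimensional.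

**A single functional.** Imitate the matrix example: for $0\ne\varphi\in L_\infty$ let $\mathcal R_\varphi=\{S:S^*\varphi=0\}$. If $S$ is in the idealizer and $\int\varphi h=0$, then $\mathbf 1\otimes h\in\mathcal R_\varphi$, so $S(\mathbf 1\otimes h)=\mathbf 1\otimes Sh\in\mathcal R_\varphi$, that is, $\int\varphi\,Sh=0$. Hence $S^*\varphi$ vanishes on the kernel of $\varphi$, and $S^*\varphi=\lambda_0\varphi$ for a scalar $\lambda_0$; conversely, any such $S$ is in the idealizer. The map $S\mapsto\lambda_0$ shows that the quotient is exactly $\mathbb K$. What fails is (R1): all ranges lie in $\ker\varphi$, and $q$ is not onto.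

The remedy is to push the functional to infinity: use a sequence of functionals that tends to $0$ on each fixed $h\in Y$. Let $r_k(x)=(-1)^{x_k}$. For finite $a\subset\omega$ let $\chi_a=\prod_{i\in a}r_i$; these real functions form an orthonormal basis of $L_2(\Omega)$, and we write $\hat\varphi(a)=\int\varphi\chi_a$. By Bessel, $\int r_kh\to0$ for $h\in L_2$, hence, by density and $\|r_k\|_\infty=1$, for all $h\in L_1$.

**The uniform norm.** Let $\mathcal R_\infty=\{S:\|S^*r_k\|_\infty\to0\text{ along }\mathcal U\}$. This is a right ideal, since $\|(ST)^*r_k\|_\infty\le\|T\|\,\|S^*r_k\|_\infty$, and (R1) holds because $(\mathbf 1\otimes h)^*r_k=(\int r_kh)\mathbf 1$. But (R2) fails. Let $\Omega=\bigcup_nE_n$ be a partition into countably many sets of positive measure, let $\rho_n=\mathbf 1\otimes r_n$, an element of norm $1$ in $\mathcal R_\infty$, and let $Uf=\sum_n\iota_{\rho_n}(1_{E_n}f)$. Then $\|Uf\|=\|f\|$ and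
$$qUf=\sum_n\Big(\int_{E_n}f\Big)r_n,\qquad (qU)^*r_k=1_{E_k},$$
whose uniform norm is $1$ for all $k$. The trouble is that $U=\sum_nU_n$ with $U_n=\iota_{\rho_n}1_{E_n}$ has $\|U_n\|=1$ for all $n$, so the series does not converge in norm. However, $\|1_{E_k}\|_{L_1}=\lambda(E_k)\to0$. So the size of $S^*r_k$ should be measured in $L_1$.

**The ordinary limit.** Let $\mathcal R_{\lim}=\{S:\|S^*r_k\|_1\to0\text{ as }k\to\infty\}$. For $F\subset\omega$ let $E_F$ be the conditional expectation onto functions of the coordinates in $F$. It satisfies $E_F^*=E_F$ on $L_\infty$, and $E_F\chi_a=\chi_a$ if $a\subset F$, $E_F\chi_a=0$ otherwise. For $\rho\in\mathcal R_{\lim}$, $(E_F\rho)^*r_k=\rho^*E_Fr_k$ is $\rho^*r_k$ or $0$, so every $E_F$ is in the idealizer. For disjoint infinite sets $F_1,F_2,\dots$, if $S=\sum_na_nE_{F_n}$ is a finite sum in $\mathcal R_{\lim}$, then $S^*r_k=a_lr_k$ for $k\in F_l$ forces $a_l=0$. So the quotient is infinite-dimensional: as in Section 1, $\omega$ has been cut into infinitely many pieces. With an ultrafilter, only one piece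 of each finite partition survives.

## 7. The right ideal $\mathcal R$ and the identity $qL(Y,X)=\mathcal R$

**Definition.** $\mathcal R=\{S\in L(Y):\ \|S^*r_k\|_{L_1}\to0\text{ along }\mathcal U\}.$

This is a linear subspace of $L(Y)$. Since $\|r_k\|_1=1$, $1_Y\notin\mathcal R$. Since $\|(\mathbf 1\otimes h)^*r_k\|_1=|\int r_kh|\to0$, (R1) holds. That $\mathcal R$ is a right ideal is no longer immediate, because $T^*$ is bounded on $L_\infty$ and not in general for the $L_1$-norm. We use the classical Dunford–Pettis theorem: relatively weakly compact sets $W\subset L_1$ are *uniformly integrable*, that is, $\sup_{g\in W}\int_{|g|>m}|g|\to0$ as $m\to\infty$. (The normalized indicators of sets whose measures tend to $0$ do not have this property; the unit ball of $L_\infty$ does.)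

**Lemma 5.** $\mathcal R$ is a right ideal of $L(Y)$.

*Proof.* Let $\rho\in\mathcal R$, $T\in L(Y)$ and $\psi_k=\rho^*r_k$. Then $\|\psi_k\|_\infty\le\|\rho\|$, $\|\psi_k\|_1\to0$ along $\mathcal U$, and $(\rho T)^*r_k=T^*\psi_k$. The unit ball of $L_\infty$ is weak\* compact, and the inclusion $L_\infty\to L_1$ is weak\*-to-weak continuous, so this ball is weakly compact in $L_1$. Its image $W=T(\mathrm{ball}\,L_\infty)$ is weakly compact too, hence uniformly integrable. For every $m>0$, splitting the integral at $|Tf|=m$,
$$\|T^*\psi_k\|_1=\sup_{\|f\|_\infty\le1}\Big|\int\psi_k\,Tf\Big|\le m\|\psi_k\|_1+\|\rho\|\sup_{g\in W}\int_{|g|>m}|g| .$$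
Let $k\to\mathcal U$, then $m\to\infty$. $\square$

**Lemma 6.** $\mathcal R$ satisfies (R2): $qL(Y,X)=\mathcal R$.

*Proof.* Only $\subseteq$ is left. Let $U\in L(Y,X)$.

**Step 1. To replace norm convergence by something true.** Each vector of $X$ has countable support and $Y$ is separable, so only countably many components of $U$ are nonzero. Call them $U_n\in L(Y)$, with indices $\rho_n\in\mathcal R_1$. The example in Section 6 shows that $\sum\|U_n\|$ may diverge. Instead consider the variations
$$v_n=\sup_{\mathcal P}\sum_{E\in\mathcal P}\|U_n1_E\| ,$$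
the supremum over finite measurable partitions $\mathcal P$ of $\Omega$. (In that example $v_n=\lambda(E_n)$.) By the triangle inequality these sums increase under refinement. So for given $N$ and $\varepsilon>0$ there is one partition $\mathcal P$, a common refinement of $N$ partitions, with
$$\sum_{n\le N}v_n-\varepsilon\le\sum_{E\in\mathcal P}\sum_{n\le N}\|U_n1_E\|\le\sum_{E\in\mathcal P}\|U1_E\|\le\|U\|\sum_{E\in\mathcal P}\lambda(E)=\|U\| .$$
Hence $\sum_nv_n\le\|U\|<\infty$.

**Step 2. To bound $U_n$ on bounded functions.** For simple $f=\sum_Ea_E1_E$ we have $\|U_nf\|\le\sum_E|a_E|\,\|U_n1_E\|\le v_n\|f\|_\infty$. Every $f\in L_\infty$ is a uniform limit of simple functions, so $\|U_nf\|\le v_n\|f\|_\infty$ for all $f\in L_\infty$.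

**Step 3. To conclude.** Let $S=qU$, so $Sf=\sum_n\rho_nU_nf$. If $\|f\|_\infty\le1$, then, as $\|\rho_n\|\le1$,
$$\Big|\int(S^*r_k)f\Big|=\Big|\int r_k\,Sf\Big|\le\sum_{n\le N}\|(\rho_nU_n)^*r_k\|_1+\sum_{n>N}v_n .$$
The supremum over $f$ bounds $\|S^*r_k\|_1$ by the right-hand side. By Lemma 5, $\rho_nU_n\in\mathcal R$, so for fixed $N$ the first sum tends to $0$ along $\mathcal U$. Then let $N\to\infty$. Hence $S\in\mathcal R$. $\square$

## 8. A coloring lemma and the idealizer of $\mathcal R$

Which operators $S$ satisfy $S\mathcal R\subset\mathcal R$? Two tests show how non-scalar operators are excluded.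

Let $S$ be multiplication by the indicator of $\{x_0=0\}$, so $S^*r_k=\frac12(r_k+r_0r_k)$. The functions $r_0r_k$ have degree two, and we want some $\rho\in\mathcal R$ whose adjoint kills degree one and not degree two. Let $N_{1/2}$ be convolution on $\mathbb Z_2^\omega$ with the product measure $\bigotimes(\frac34\delta_0+\frac14\delta_1)$. It is a contraction on $L_1$. Its adjoint is given by the same formula, since $-y=y$ in $\mathbb Z_2^\omega$. As $\frac34-\frac14=\frac12$, $N_{1/2}\chi_a=2^{-|a|}\chi_a$. Put
$$\rho_*=2N_{1/2}-1,\qquad \rho_*^*\chi_a=(2^{1-|a|}-1)\chi_a .$$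
Then $\rho_*^*r_k=0$, so $\rho_*\in\mathcal R$. But for $k\ge1$, $(S\rho_*)^*r_k=\rho_*^*S^*r_k=-\frac14r_0r_k$ has $L_1$-norm $\frac14$. So $S\notin\mathcal I$.

Let $S$ be composition with the exchange of the coordinates $2j$ and $2j+1$ for all $j$, so $S^*r_k=r_{k\pm1}$. Say the even numbers belong to $\mathcal U$ (otherwise exchange the roles), and let $F$ be the set of odd numbers. Then $E_F^*r_k=E_Fr_k=0$ for even $k$, so $E_F\in\mathcal R$. But $(SE_F)^*r_k=E_Fr_{k+1}=r_{k+1}$ for even $k$, so $SE_F\notin\mathcal R$ and $S\notin\mathcal I$.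

The operators $\rho_*$ and $E_F$ ($F\notin\mathcal U$) will suffice in general. In the second test, the set $F$ had to catch the unwanted mass of $S^*r_k$, located at $i=k\pm1$, while avoiding $k$, for $\mathcal U$-many $k$ at once. For general $S$ that mass can be spread over all $i\neq k$. The next lemma provides the sets. (If $w_k$ is concentrated at $i=k+1$, the partition into even and odd numbers leaves nothing within a class.)

**Lemma 7.** Let $w_k(i)\ge0$ for $k\ne i$ in $\omega$, with $\sum_{i\neq k}w_k(i)\le C$ for all $k$. For every $N\geq 1$ there is a partition of $\omega$ into at most $N^2$ classes such that $\sum_{i\in F,\,i\neq k}w_k(i)\le2C/N$ for every class $F$ and every $k\in F$.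

*Proof.* We use one coloring for the indices $i<k$ and another for $i>k$.

*Indices below $k$.* Define $c_1:\omega\to\{1,\dots,N\}$ recursively: $c_1(k)$ is a color $c$ that minimizes $\sum_{i<k,\,c_1(i)=c}w_k(i)$. The $N$ sums add up to at most $C$, so the minimum is at most $C/N$.

*Indices above $k$.* There is no last index to start from, so we first truncate. For each $n$ define $c_2^n:\{0,\dots,n\}\to\{1,\dots,N\}$ by downward recursion, choosing $c_2^n(k)$ so that
$$\sum_{k<i\le n,\ c_2^n(i)=c_2^n(k)}w_k(i)\le C/N ;$$
again the smallest of the $N$ sums will do. By a diagonal argument some subsequence of $(c_2^n)$ converges pointwise to a map $c_2:\omega\to\{1,\dots,N\}$. For each $n'$, some $c_2^n$ with $n\ge n'$ agrees with $c_2$ on $\{0,\dots,n'\}$. Hence $\sum_{k<i\le n',\ c_2(i)=c_2(k)}w_k(i)\le C/N$ for $k\le n'$. Letting $n'\to\infty$ gives $\sum_{i>k,\ c_2(i)=c_2(k)}w_k(i)\le C/N$ for all $k$.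

The level sets of $(c_1,c_2)$ are at most $N^2$ classes, and within a class both bounds hold. $\square$

**Proposition 8.** $\mathcal I=\mathbb K1_Y+\mathcal R$. Hence $\mathcal I/\mathcal R\cong\mathbb K$.

*Proof.* The inclusion $\supseteq$ holds because $\mathcal R$ is a right ideal. Let $S\in\mathcal I$ and $\varphi_k=S^*r_k$, so $\|\varphi_k\|_\infty\le\|S\|$. For $\rho\in\mathcal R$ we have $S\rho\in\mathcal R$, that is, $\|\rho^*\varphi_k\|_1=\|(S\rho)^*r_k\|_1\to0$ along $\mathcal U$. Since $\|g\|_2^2\le\|g\|_\infty\|g\|_1$ and $\|\rho^*\varphi_k\|_\infty\le\|\rho\|\|S\|$,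
$$\|\rho^*\varphi_k\|_2\to0\ \text{ along }\mathcal U\quad\text{for every }\rho\in\mathcal R.\tag{3}$$
Our aim is $\|\varphi_k-\lambda_0r_k\|_2\to0$ along $\mathcal U$ for some scalar $\lambda_0$.

**Step 1. To remove all degrees except one.** Apply (3) to $\rho_*\in\mathcal R$. The coefficient of $\rho_*^*\varphi_k$ at $\chi_a$ is $\int\varphi_k\,\rho_*\chi_a=(2^{1-|a|}-1)\hat\varphi_k(a)$, and $|2^{1-|a|}-1|\ge\frac12$ if $|a|\neq1$ (the value is $1$ for $|a|=0$ and at least $\frac12$ for $|a|\ge2$). By Parseval,
$$\sum_{|a|\neq1}|\hat\varphi_k(a)|^2\to0\quad\text{along }\mathcal U.\tag{4}$$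

**Step 2. To remove the mass on any fixed set outside $\mathcal U$.** Put $c_k(i)=\hat\varphi_k(\{i\})$. If $F\notin\mathcal U$, then $E_F^*r_k=E_Fr_k=0$ for all $k$ in $\omega\setminus F\in\mathcal U$, so $E_F\in\mathcal R$. By (3),
$$\sum_{i\in F}|c_k(i)|^2\le\|E_F\varphi_k\|_2^2\to0\ \text{ along }\mathcal U\qquad(F\notin\mathcal U).\tag{5}$$

**Step 3. To concentrate the degree-one mass at $i=k$.** Put $w_k(i)=|c_k(i)|^2$ for $i\neq k$. Then $\sum_{i\ne k}w_k(i)\le\|\varphi_k\|_2^2\le C:=\|S\|^2$. Given $N$, take the partition of Lemma 7. It is finite, so one class $F$ belongs to $\mathcal U$. For $k\in F$,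
$$\sum_{i\neq k}|c_k(i)|^2=\sum_{i\in F,\,i\neq k}|c_k(i)|^2+\sum_{i\notin F}|c_k(i)|^2\le\frac{2C}N+\sum_{i\notin F}|c_k(i)|^2 ,$$
and the last sum tends to $0$ along $\mathcal U$ by (5), applied to $\omega\setminus F\notin\mathcal U$. So $\lim_{k\to\mathcal U}\sum_{i\neq k}|c_k(i)|^2\le2C/N$ for every $N$; this limit is $0$.

**Step 4. To identify the scalar.** Let $\lambda_0=\lim_{k\to\mathcal U}c_k(k)$, which exists since $|c_k(k)|\le\|S\|$. By Parseval, (4) and Step 3,
$$\|\varphi_k-\lambda_0r_k\|_2^2=\sum_{|a|\neq1}|\hat\varphi_k(a)|^2+\sum_{i\neq k}|c_k(i)|^2+|c_k(k)-\lambda_0|^2\to0$$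
along $\mathcal U$. As $\varphi_k-\lambda_0r_k=(S-\lambda_01_Y)^*r_k$ and $\|\cdot\|_1\le\|\cdot\|_2$, we get $S-\lambda_01_Y\in\mathcal R$.

Finally $1_Y\notin\mathcal R$, so $\mathcal I/\mathcal R$ is one-dimensional. $\square$

## 9. The spaces $A=\ker q$ and $B=\ker p$

**Proof of Theorem 1.** The right ideal $\mathcal R$ of Section 7 satisfies (R1), and (R2) by Lemma 6. For the spaces $A,B$ that Section 5 attaches to it, Propositions 4 and 8 give
$$\mathrm{Ext}_{\mathbf B}(A,B)\cong L(A)/pL(A,P)=L(A)/\mathcal G_0\cong\mathcal I/\mathcal R\cong\mathbb K.\qquad\blacksquare$$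

**Proof of Theorem 2.** Item 5 was proved in Section 3. For the other items we use the same $A$, $B$, $P$. Item 4 comes before item 3, which needs it.

*Item 1.* By Lemma 2 and induction, $\mathrm{Ext}_{\mathbf B}(A^n,B^m)\cong\mathrm{Ext}_{\mathbf B}(A,B)^{nm}\cong\mathbb K^{nm}$. Taking $n=d$, $m=1$ gives dimension $d\ge1$; dimension $0$ occurs for finite-dimensional spaces.

*Item 2.* An operator on the separable space $Y$ is determined by its values on a countable dense set, and $|Y|=\mathfrak c$. So $|L(Y)|\le\mathfrak c^\omega=\mathfrak c$, and $|\mathcal R_1|\le\mathfrak c$. An element of $X=\ell_1(\mathcal R_1;Y)$ is given by a countable subset of $\mathcal R_1$ and countably many elements of $Y$, so $|A|\le|X|\le\mathfrak c$. Likewise $|J|\le|L(Y,A)|\le\mathfrak c^\omega=\mathfrak c$ and $|B|\le|P|\le\mathfrak c$. Hence $A$ and $B$ have density character at most $\mathfrak c$. $A^*$ is injective by Proposition 4. Therefore the dual sequence $0\to A^*\to P^*\to B^*\to0$ splits, and $B^*$ is isomorphic to a complemented subspace of $P^*$, which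 is injective by Lemma 3(a). So $B^*$ is injective.

*Item 4.* We show $\mathcal G=\mathcal G_0$. Let $T=vu$ with $u:A\to\ell_1(\Gamma;Y)$ and $v:\ell_1(\Gamma;Y)\to A$. By Proposition 4, $u$ extends to some $\hat u:X\to\ell_1(\Gamma;Y)$, and $T=(v\hat u)|_A\in\mathcal G_0$. Conversely, elements of $\mathcal G_0=pL(A,P)$ factor through $P=\ell_1(J;Y)$. So $\mathcal G=\mathcal G_0$. It is a linear subspace because $\mathcal G_0$ is. It is closed under composition with operators on $A$ on both sides, because $\mathcal G$ clearly is. Its codimension is $1$, since $L(A)/\mathcal G_0\cong\mathbb K$. It does not contain $1_A$, because $\Phi(1_A)=1_Y+\mathcal R\neq0$. Hence $L(A)=\mathbb K1_A\oplus\mathcal G$.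

*Item 3.* Under the isomorphism of Lemma 1(b), the class of $1_A$ in $L(A)/pL(A,P)$ corresponds to the pull-back of $0\to B\to P\xrightarrow{p}A\to0$ along $1_A$, which is this sequence itself. By item 4, $1_A\notin\mathcal G_0=pL(A,P)$, so its class in $\mathrm{Ext}_{\mathbf B}(A,B)$ is nonzero and spans this one-dimensional space. By (1), its multiple by $\mu\neq0$ is represented by $0\to B\to P\xrightarrow{\mu^{-1}p}A\to0$. So a nontrivial twisted sum is equivalent to one of these, and its middle space is isomorphic to $P$. If $P\cong A\oplus B$, then $1_A$ would factor through $P=\ell_1(J;Y)$, so $1_A\in\mathcal G$, contradicting item 4. $\blacksquare$
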